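\title{Isolated singularities that are not $\mu$-equivalent to real ones}

\begin{abstract}
Two isolated critical points of holomorphic functions are $\mu$-equivalent if they are joined by a continuous family of germs with constant Milnor number. In two variables every isolated singularity is $\mu$-equivalent to one with real Taylor coefficients. We show that this fails in every dimension $n\ge 3$: there is a germ of corank $3$ and Milnor number $2866$ that is not $\mu$-equivalent to its complex conjugate. The proof concerns germs in three variables whose tangent cone is a line arrangement and whose next homogeneous part does not vanish at the multiple points. For such germs, $\mu$-equivalence amounts to deforming the arrangement with constant combinatorics, and an extension of the MacLane arrangement cannot be deformed in this way to its conjugate. Germs of corank at most $2$ are $\mu$-equivalent to real germs in every dimension.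
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection*{The question}

Let $\mathcal O_n$ be the ring of germs of holomorphic functions at $0\in\mathbb C^n$ and $\mathfrak m$ its maximal ideal. For $f\in\mathcal O_n$ let $J(f)$ be the ideal generated by the partial derivatives of $f$, and let
\[
\mu(f)=\dim_{\mathbb C}\mathcal O_n/J(f)
\]
be the \emph{Milnor number}. Unless we say otherwise, a \emph{germ} is an $f\in\mathcal O_n$ with $f(0)=0$ and an isolated critical point at $0$; equivalently, $f\in\mathfrak m^2$ and $\mu(f)<\infty$. The \emph{order} $\operatorname{ord}f$ is the lowest degree of a nonzero term of the Taylor series, the \emph{initial form} is the homogeneous part $g$ of that degree, and the \emph{tangent cone} is $\{g=0\}\subset\mathbb P^{n-1}$. The \emph{corank} is the dimension of the kernel of the Hessian matrix at $0$. A germ is \emph{real} if all its Taylor coefficients are real, that is, if it is the complexification of a function $(\mathbb R^n,0)\to(\mathbb R,0)$.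

\begin{definition}\label{def:mu}
Two germs $f_0,f_1$ in $n$ variables are \emph{$\mu$-equivalent}, written $f_0\sim f_1$, if there are a neighborhood $U$ of $0\in\mathbb C^n$ and a continuous function $F\colon U\times[0,1]\to\mathbb C$ such that each $f_t=F(\cdot,t)$ is holomorphic on $U$, the germs of $f_0$ and $f_1$ at $0$ are the given ones, each $f_t$ has $f_t(0)=0$ and an isolated critical point at $0$, and $\mu(f_t)$ does not depend on $t$. The family $(f_t)$ is called a \emph{$\mu$-equivalence}.
\end{definition}

This is an equivalence relation: two families with a common end germ can be concatenated on a small ball contained in both neighborhoods, because two holomorphic functions on a ball with the same germ at its center coincide. By Cauchy's formula, all partial derivatives of $f_t$ are jointly continuous in $(x,t)$; in particular the Taylor coefficients of $f_t$ are continuous in $t$.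

The Milnor number is the number of critical points, counted with multiplicity, that a small perturbation of $f$ has near the origin. A $\mu$-equivalence is therefore a deformation in which no critical point splits off from the origin, and it is natural to ask whether such a deformation can always bring the coefficients to real values.

\medskip
\noindent\textbf{Question.} \emph{Is every germ in $n$ variables $\mu$-equivalent to a real germ?}
\medskip

The simplest cases suggest that it is. For $n=1$ a germ of order $k$ becomes $x^k$ after a change of coordinate. For any $n$, the forms of degree $d$ with an isolated critical point are the complement of a proper algebraic subset of a complex vector space. This complement is path connected, and $\mu=(d-1)^n$ for every germ $g+R$ whose initial form $g$ lies in it. The path $g+(1-s)R$ followed by a path of forms joins such a germ to $x_1^d+\dots+x_n^d$. In these examples the moduli of a singularity vary in a connected space that has real points, and one may expect this to persist. It is known that the answer is positive for $n=2$; whether it is positive for $n>2$ has been posed as an open problem. We show that it is negative for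 every $n\ge3$.

\subsection*{Results}

For a germ $f$ let $\bar f(x)=\overline{f(\bar x)}$ be the germ with conjugated Taylor coefficients. If $F(x,t)$ is a $\mu$-equivalence from $f$ to $f'$, then $\overline{F(\bar x,t)}$ is one from $\bar f$ to $\bar f'$. So if $f\sim f'$ with $f'$ real, then $\bar f\sim\bar f'=f'\sim f$. \emph{A germ that is not $\mu$-equivalent to its conjugate is not $\mu$-equivalent to a real germ.}

\begin{theorem}\label{thm:main}
For every $n\ge3$ there is a germ $f_n\colon(\mathbb C^n,0)\to(\mathbb C,0)$ with an isolated critical point and $\mu(f_n)=2866$ such that $f_n\not\sim\bar f_n$. In particular, $f_n$ is not $\mu$-equivalent to a real germ.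
\end{theorem}

The germs $f_n$ come from configurations of lines. An \emph{arrangement} is a finite set of distinct lines in $\mathbb P^2=\mathbb P^2(\mathbb C)$, and its \emph{combinatorics} records which subsets of lines are concurrent. For a labeled arrangement $(L_1,\dots,L_N)$, the \emph{labeled combinatorics} is the collection of all $I\subset\{1,\dots,N\}$ with $\bigcap_{i\in I}L_i\neq\emptyset$. A \emph{path of arrangements} is a continuous path in the space of unordered $N$-tuples of distinct points of the dual plane. Ordered tuples form a covering of this space, so the lines can be labeled as continuous functions $L_1(t),\dots,L_N(t)$; the path has \emph{constant combinatorics} if the labeled combinatorics does not depend on $t$.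

For $d\ge2$ let $\mathcal S_d$ be the set of all $f\in\mathcal O_3$ of the form
\[
f=g+h+(\text{terms of order}\ge d+2),
\]
where $g$ and $h$ are forms of degrees $d$ and $d+1$, the form $g$ is a product of $d$ pairwise non-proportional linear forms, and $h\ne0$ at every singular point of $\{g=0\}\subset\mathbb P^2$. Such an $f$ has an isolated critical point (Proposition~\ref{prop:reduced}). We write $A(f)$ for the arrangement $\{g=0\}$.

\begin{theorem}\label{thm:arr}
Let $d\ge2$.
\begin{enumerate}
\item[(i)] Every germ $\mu$-equivalent to an element of $\mathcal S_d$ belongs to $\mathcal S_d$.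
\item[(ii)] Two germs $f,f'\in\mathcal S_d$ are $\mu$-equivalent if and only if $A(f)$ and $A(f')$ are joined by a path of arrangements of constant combinatorics.
\item[(iii)] A germ $f\in\mathcal S_d$ is $\mu$-equivalent to a real germ if and only if $A(f)$ can be joined by such a path to an arrangement invariant under complex conjugation.
\end{enumerate}
\end{theorem}

Three variables enter essentially, and not merely as the number $n$:

\begin{theorem}\label{thm:corank}
In any number of variables, a germ of corank at most $2$ is $\mu$-equivalent to a real germ. The germs of Theorem~\ref{thm:main} have corank exactly $3$.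
\end{theorem}

The positive answer for $n=2$ is used in the proof of Theorem~\ref{thm:corank} and nowhere else.

\subsection*{The method}

In two variables a reduced tangent cone is a set of $d$ distinct points of $\mathbb P^1$, and any two such sets are joined by a path of such sets. In three variables a tangent cone may be a set of $d$ lines in $\mathbb P^2$, and lines satisfy incidence relations. Incidence relations are polynomial equations, and they can force a cross-ratio to be a root of $\alpha^2-\alpha+1$. Such a cross-ratio cannot move continuously, and conjugation exchanges its two values. Section~\ref{sec:maclane} makes this precise for an arrangement of $15$ lines.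

It remains to see that a $\mu$-equivalence cannot destroy the arrangement, and this is the content of Theorem~\ref{thm:arr}. All we know along the path is that one integer is constant. We first show that the order $d$ is constant, using a theorem of Fern\'andez de Bobadilla and Pe{\l}ka (Section~\ref{sec:order}); then the tangent cones form a continuous family of plane curves of degree $d$. We then prove that the set of $t$ with $f_t\in\mathcal S_d$ is closed and open. It is closed because every degeneration raises $\mu$: a zero of $h$ at a multiple point (Section~\ref{sec:reduced}), a collision of lines (Section~\ref{sec:multiple}), or a new concurrency (Section~\ref{sec:b}). It is open because a curve near an arrangement with the same total Milnor number is again an arrangement (Section~\ref{sec:rigid}). Section~\ref{sec:squares} passes from three variables to $n$ by adding squares.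

\section{Two and three lines}\label{sec:small}

For $d=2$ Theorem~\ref{thm:arr}(i) can be checked by hand, because $\mathcal S_2$ turns out to be the set of all germs in three variables with $\mu=2$. Let $f=g+h+\cdots$ with $g$ quadratic and $h$ cubic, and distinguish cases by the rank of $g$.

\emph{Rank $3$.} The tangent cone is a smooth conic, $J(f)=\mathfrak m$, and $\mu=1$.

\emph{Rank $2$.} Take $g=xy$, two lines meeting at $p=(0{:}0{:}1)$, and let $c=h(0,0,1)$. Since $f_x=y+\cdots$ and $f_y=x+\cdots$, the equations $f_x=f_y=0$ define a smooth curve $x=x(z)$, $y=y(z)$ with $x(z),y(z)=O(z^2)$. On this curve $f_z=3cz^2+O(z^3)$, and $\mu$ is the order of vanishing of this function of $z$. So $\mu=2$ if $h(p)\neq0$, that is, if $f\in\mathcal S_2$, and $\mu\ge3$ if $h(p)=0$.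

\emph{Rank $1$.} Take $g=x^2$, a double line. The equation $f_x=0$ defines a smooth surface, so $\mathcal O_3/(f_x)\cong\mathcal O_2$, and the images of $f_y,f_z$ lie in $\mathfrak m^2$. Modulo $\mathfrak m^3$ they span a space of dimension at most $2$, so $\mu\ge\dim\mathcal O_2/\mathfrak m^3-2=4$.

\emph{Rank $0$.} Here $J(f)\subset\mathfrak m^2$, so $\mu\ge\dim\mathcal O_3/\mathfrak m^2=4$.

Thus there are four ways of leaving $\mathcal S_2$: the two lines can be smoothed to a conic, $h$ can acquire a zero at $p$, the lines can collide, and the order can rise. The first lowers $\mu$ and the others raise it.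

For $d=3$ two new features appear. For a reduced plane curve $C$ let
\[
\tau(C)=\sum_{p\in\operatorname{Sing}C}\mu(C,p),
\]
where $\mu(C,p)$ is the Milnor number of a local equation of $C$ at $p$. Proposition~\ref{prop:reduced} below gives $\mu(f)=(d-1)^3+\tau(C)$ when the tangent cone $C$ is reduced and $h\ne0$ on $\operatorname{Sing}C$. A triangle has three nodes, so $\tau=3$ and $\mu=11$. Three concurrent lines have $\tau=4$ and $\mu=12$; this agrees with $\mu(xy(x+y)+z^4)=4\cdot3$, the Milnor algebra of a sum in disjoint sets of variables being the tensor product of the two Milnor algebras. So $\mu$ sees the combinatorics. On the other hand, $\mu$ alone no longer characterizes $\mathcal S_d$. The cubic $y(yz-x^2)$, a conic with a tangent line, has one singular point, with local equation $y^2-x^2y$ and Jacobian ideal $(xy,\,2y-x^2)=(x^3,\,2y-x^2)$. So $\tau=3$, and $y(yz-x^2)+z^4$ has $\mu=11$, like the germs with a triangle. To separate them we have to follow the tangent cone along the path, and this is why the proof is an open-and-closed argument.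

\section{Jets and the order}\label{sec:order}

We first recall three standard facts. The \emph{multiplicity} of an isolated zero $x$ of a holomorphic map $\Phi=(\Phi_1,\dots,\Phi_N)$ in $N$ variables is $\dim\mathcal O_{\mathbb C^N,x}/(\Phi_1,\dots,\Phi_N)$; thus $\mu(f)$ is the multiplicity of $0$ as a zero of $\nabla f$.

\begin{enumerate}
\item[(T1)] \emph{Conservation of number.} Let $K\subset\mathbb C^N$ be a closed ball or polydisc and $\Phi$ a holomorphic map to $\mathbb C^N$, defined near $K$, without zeros on the boundary of $K$. Then $\Phi$ has finitely many zeros in $K$, and their total multiplicity is the same for every holomorphic $\Phi'$ that is uniformly close enough to $\Phi$ on $K$.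
\item[(T2)] If the initial forms of $\Phi_1,\dots,\Phi_N$ at $0$ have degrees $e_1,\dots,e_N$ and $0$ is their only common zero, then $0$ has multiplicity $e_1\cdots e_N$. Hence a germ whose initial form has degree $d$ and an isolated critical point has $\mu=(d-1)^n$. In particular, a point where a plane curve consists of $m$ lines has $\mu=(m-1)^2$.
\item[(T3)] \emph{Milnor fiber.} Let $f$ be a nonconstant holomorphic function near $0\in\mathbb C^N$ with $f(0)=0$, and $B_\delta$ the closed ball of radius $\delta$. For $0<|\varepsilon|\ll\delta\ll1$ the homotopy type of the \emph{Milnor fiber} $\{f=\varepsilon\}\cap B_\delta$ does not depend on $\varepsilon,\delta$, and $\{f=0\}\cap B_\delta$ is contractible; such a $B_\delta$ is a \emph{Milnor ball}. If the critical point is isolated, then $\{f=0\}$ is transverse to $\partial B_\delta$ and the Milnor fiber is homotopy equivalent to a bouquet of $\mu$ spheres of dimension $N-1$. If $f=P$ is a weighted homogeneous polynomial with positive weights, the Milnor fiber is homotopy equivalent to $\{P=1\}\subset\mathbb C^N$.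
\end{enumerate}

A $\mu$-equivalence is only continuous in $t$, while the theorem on the order that we want to use concerns holomorphic families. The bridge is a finite-dimensional algebraic model of the condition $\mu=m$. Let $j^kf$ be the Taylor polynomial of degree $k$ of $f$.

\begin{lemma}\label{lem:jets}
Let $f\in\mathcal O_n$ and $k\ge0$.
\begin{enumerate}
\item[(a)] $\mu(f)\le k$ if and only if $\dim\mathcal O_n/(J(f)+\mathfrak m^{k+1})\le k$. This condition depends only on $j^{k+1}f$ and is Zariski open in the coefficients of $j^{k+1}f$.
\item[(b)] If $\mu(f)=m<\infty$, then $\operatorname{ord}(f-f(0))\le m+1$.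
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Write $J=J(f)$. The forward implication holds because $\mathcal O_n/(J+\mathfrak m^{k+1})$ is a quotient of $\mathcal O_n/J$. Conversely, if $\dim\mathcal O_n/(J+\mathfrak m^{k+1})\le k$, then one of the $k+1$ inclusions $\mathcal O_n\supseteq J+\mathfrak m\supseteq\dots\supseteq J+\mathfrak m^{k+1}$ is an equality $J+\mathfrak m^i=J+\mathfrak m^{i+1}$ with $i\le k$. Nakayama's lemma applied to the module $(J+\mathfrak m^i)/J$ gives $\mathfrak m^i\subset J$, so $J+\mathfrak m^{k+1}=J$ and $\mu(f)\le k$. The image of $J$ in the finite-dimensional space $\mathcal O_n/\mathfrak m^{k+1}$ is spanned by the classes of the products of a monomial and a partial derivative of $f$. Their coordinates are linear functions of the coefficients of $j^{k+1}f$, and the condition is a lower bound for the rank of this system of vectors, that is, the nonvanishing of some minor.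

(b) Otherwise $J\subset\mathfrak m^{m+1}$ and $\mu(f)\ge\dim\mathcal O_n/\mathfrak m^{m+1}\ge m+1$.
\end{proof}

Part (a) contains the \emph{semicontinuity} of $\mu$: if $\mu(f)=m$ and $H\in\mathcal O_n$, then $\mu(f+sH)\le m$ for small $s$. Applying (a) with $k=m$ and $k=m-1$, we see that the condition $\mu=m$ depends only on the $(m+1)$-jet, and that the set $\Sigma_m$ of polynomials of degree at most $m+1$, without constant and linear terms and with $\mu=m$, is locally closed in the Zariski topology.

\begin{remark}
If $\mu(f)=m$, the segment from $f$ to $j^{m+1}f$ is a $\mu$-equivalence; a path in $\Sigma_m$ is a $\mu$-equivalence with $U=\mathbb C^n$; and a $\mu$-equivalence $(f_t)$ gives the path $j^{m+1}f_t$ in $\Sigma_m$. So the $\mu$-equivalence classes with $\mu=m$ are the path components of $\Sigma_m$. Conjugation permutes them, the question is whether each contains a real point, and Theorem~\ref{thm:main} finds a component that conjugation does not preserve.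
\end{remark}

\begin{theorem}[Fern\'andez de Bobadilla--Pe{\l}ka \cite{BP}]\label{thm:BP}
Let $P_s$, for $s$ in a disc, be a holomorphic family of germs $(\mathbb C^n,0)\to(\mathbb C,0)$ with isolated critical point at $0$ and constant Milnor number. Then $\operatorname{ord}P_s$ is constant.
\end{theorem}

\begin{proposition}\label{prop:order}
If $(f_t)_{t\in[0,1]}$ is a $\mu$-equivalence in $n$ variables, then $\operatorname{ord}f_t$ is constant.
\end{proposition}

\begin{proof}
Let $m=\mu(f_t)$. By Lemma~\ref{lem:jets}(b), $f_t$ and $j^{m+1}f_t$ have the same order, so it suffices to treat the continuous path $t\mapsto j^{m+1}f_t$ in $\Sigma_m$.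

We claim that the order is constant on each irreducible component $X$ of $\Sigma_m$. Let $e$ be the minimal order on $X$, attained at $q'$, and suppose that $q\in X$ has order greater than $e$. Two points of an irreducible variety lie on an irreducible curve \cite[\S6]{Mumford}; let $Y\subset X$ be one through $q$ and $q'$. The condition ``order at most $e$'' is Zariski open and holds at $q'$, so it fails at only finitely many points of $Y$. A local parameter $s$ on the normalization of $Y$ at a point over $q$ gives a holomorphic family $P_s$ in $\Sigma_m$ with $P_0=q$ and $\operatorname{ord}P_s=e$ for small $s\ne0$. This contradicts Theorem~\ref{thm:BP}.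

The components of $\Sigma_m$ are finite in number and closed in $\Sigma_m$. Hence for each $e$ the set of $t$ with $\operatorname{ord}f_t=e$ is the preimage of a finite union of components, so it is closed. These finitely many disjoint closed sets cover $[0,1]$, and by connectedness only one is nonempty.
\end{proof}

\section{Reduced tangent cones}\label{sec:reduced}

In this section and the next four, $n=3$. The following proposition turns information on $\mu(f)$ into information on the tangent cone. It says that $(d-1)^3+\tau(C)$ is a lower bound for $\mu$ among germs with reduced tangent cone $C$, and that the condition on $h$ in the definition of $\mathcal S_d$ is exactly the condition for equality.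

\begin{proposition}\label{prop:reduced}
Let $f=g+h+(\text{order}\ge d+2)\in\mathcal O_3$, $d\ge2$, with $g$ a reduced form of degree $d$ and $h$ a form of degree $d+1$. Let $C=\{g=0\}\subset\mathbb P^2$.
\begin{enumerate}
\item[(a)] If $h\ne0$ on $\operatorname{Sing}C$, then $0$ is an isolated critical point of $f$ and $\mu(f)=(d-1)^3+\tau(C)$.
\item[(b)] If $0$ is an isolated critical point of $f$ and $h(p)=0$ for some $p\in\operatorname{Sing}C$, then $\mu(f)>(d-1)^3+\tau(C)$.
\end{enumerate}
\end{proposition}

The idea is to perturb $g$ to a nonsingular form. By (T2) the origin then keeps multiplicity $(d-1)^3$, and the other critical points leave the origin in the directions of $\operatorname{Sing}C$. To count them separately for each direction we blow up the origin.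

\begin{proof}
Since $g$ is reduced, $\operatorname{Sing}C$ is finite, and we choose linear coordinates with $\operatorname{Sing}C\subset\{z\ne0\}$. Let $\beta(\xi,\eta,z)=(z\xi,z\eta,z)$, and for a form $G$ write $\hat G(\xi,\eta)=G(\xi,\eta,1)$. Then
\[
f\circ\beta=z^dB,\qquad B=\hat g(\xi,\eta)+z\hat h(\xi,\eta)+z^2(\cdots),
\]
with $B$ holomorphic near $\{z=0\}$. Differentiating $f\circ\beta=z^dB$ with respect to $\xi$, $\eta$ and $z$ gives
\[
f_x\circ\beta=z^{d-1}B_\xi,\qquad f_y\circ\beta=z^{d-1}B_\eta,\qquad (\xi f_x+\eta f_y+f_z)\circ\beta=z^{d-1}T,
\]
where $T=dB+zB_z$. On $\{z\ne0\}$ the map $\beta$ is injective and locally biholomorphic, and $z$ is a unit. So the critical points of $f$ with $z\neq0$ correspond, with equal multiplicities, to the solutions of $B_\xi=B_\eta=T=0$ with $z\ne0$. For $p\in\operatorname{Sing}C$, viewed as a point of the $(\xi,\eta)$-plane, put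
\[
\mu_p=\mu(C,p),\qquad i_p=\dim\mathcal O_{\mathbb C^3,(p,0)}/(B_\xi,B_\eta,T)\le\infty .
\]

\emph{Step 1: $i_p=\mu_p$ if $h(p)\ne0$, and $i_p\ge\mu_p+1$ if $h(p)=0$.} As in the rank $2$ case of Section~\ref{sec:small}, we restrict the third equation to the curve defined by the first two. On $z=0$ the system $B_\xi=B_\eta=0$ becomes $\hat g_\xi=\hat g_\eta=0$, which has $p$ as an isolated solution. Hence $\Gamma=\{B_\xi=B_\eta=0\}$ is a one-dimensional complete intersection germ at $(p,0)$, possibly non-reduced, with no branch in $z=0$. Let $\gamma_j(s)$ be normalizing parametrizations of its branches and $m_j\ge1$ their multiplicities in $\Gamma$. A complete intersection is Cohen--Macaulay, and for a Cohen--Macaulay curve germ one has, for every function germ $\psi$,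
\[
\dim\mathcal O_{\mathbb C^3,(p,0)}/(B_\xi,B_\eta,\psi)=\sum_jm_j\operatorname{ord}_s(\psi\circ\gamma_j).
\]
For $\psi=z$ the left side is $\dim\mathcal O_{\mathbb C^2,p}/(\hat g_\xi,\hat g_\eta)=\mu_p$. It remains to compare the orders of $T$ and $z$ on a branch. There $z=cs^e+\cdots$ with $c\ne0$, $e\ge1$. Since $B_\xi$ and $B_\eta$ vanish on the branch, $\frac{d}{ds}B=B_z\,z'(s)$, and $B=\hat g(p)=0$ at $s=0$. Also $B_z=\hat h(p)+O(s)$. Integrating, $B=\hat h(p)cs^e+O(s^{e+1})$, and $zB_z$ has the same expansion, so
\[
T=(d+1)\hat h(p)\,c\,s^e+O(s^{e+1}).
\]
Thus $T$ has order $e$ on every branch if $h(p)\neq0$, and order at least $e+1$ on every branch if $h(p)=0$.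

\emph{Step 2: directions of critical points.} Let $\varphi$ be a form of degree $d$ with $\{\varphi=0\}$ nonsingular, and put $f_s=f+s\varphi$. Suppose that $s_k\to0$ (the values $s_k=0$ are allowed) and that $P_k\to0$ are nonzero critical points of $f_{s_k}$. We claim that along a subsequence $P_k$ lies in $\{z\neq0\}$ and $\beta^{-1}(P_k)\to(p,0)$ for some $p\in\operatorname{Sing}C$. Indeed, let $P_k/|P_k|\to v$ along a subsequence. Dividing $\nabla g(P_k)+s_k\nabla\varphi(P_k)+O(|P_k|^d)=0$ by $|P_k|^{d-1}$ gives $\nabla g(v)=0$. So $[v]=p\in\operatorname{Sing}C$, the last coordinate of $v$ is nonzero, and the claim follows.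

In case (a), all $i_p$ are finite by Step~1, so each $(p,0)$ is an isolated solution of $B_\xi=B_\eta=T=0$. Step~2 with $s_k=0$ then shows that $0$ is an isolated critical point of $f$.

\emph{Step 3: $\mu(f)=(d-1)^3+\sum_pi_p$ if $0$ is an isolated critical point.} First, $(p,0)$ is an isolated solution of $B_\xi=B_\eta=T=0$: nearby solutions with $z\neq0$ would be nonzero critical points of $f$ near $0$, and solutions with $z=0$ satisfy $\hat g=\hat g_\xi=\hat g_\eta=0$, so they lie in $\operatorname{Sing}C$. Let $K$ be a closed ball around $0$ in which $0$ is the only zero of $\nabla f$. Around each $(p,0)$ choose a closed polydisc $N_p$ in which $(p,0)$ is the only solution, with $\beta(N_p)$ in the interior of $K$, and such that the $N_p$ have disjoint projections to the $(\xi,\eta)$-plane. The sets $\beta(N_p\cap\{z\ne0\})$ are then disjoint. The singular forms of degree $d$ form an algebraic set not containing $\varphi$, so $g+s\varphi$ is nonsingular for all but finitely many $s$. The functions attached to $f_s$ are $B^s=B+s\hat\varphi$ and $T^s=dB^s+zB^s_z$. For small $s\ne0$ we have the following.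
\begin{enumerate}
\item[(1)] By (T1) the zeros of $\nabla f_s$ in $K$ have total multiplicity $\mu(f)$, and by (T2) the origin has multiplicity $(d-1)^3$.
\item[(2)] By (T1) the solutions of $B^s_\xi=B^s_\eta=T^s=0$ in $N_p$ have total multiplicity $i_p$. None has $z=0$, since it would be a singular point of $\{g+s\varphi=0\}$. So the critical points of $f_s$ in $\beta(N_p\cap\{z\ne0\})$ have total multiplicity $i_p$.
\item[(3)] Every nonzero critical point of $f_s$ in $K$ lies in some $\beta(N_p\cap\{z\ne0\})$. Otherwise there are $s_k\to0$ and nonzero critical points $P_k\in K$ of $f_{s_k}$ outside these sets. They tend to $0$, the only zero of $\nabla f$ in $K$, and Step~2 gives a contradiction.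
\end{enumerate}
Hence $\mu(f)-(d-1)^3=\sum_pi_p$, and (a) and (b) follow from Step~1.
\end{proof}

\section{Multiple lines}\label{sec:multiple}

A limit of arrangements of $d$ lines is a product of linear forms with possible repetitions. Proposition~\ref{prop:reduced} does not apply, since the singular locus of the tangent cone is then a curve, and we need a lower bound for $\mu$ that exceeds its value for the nearby arrangements. For an arrangement $A$ and a point $p$ let $m_p$ be the number of lines of $A$ through $p$. A \emph{multiple point} is a point with $m_p\ge2$, and
\[
b(A)=\sum_{p\ \text{multiple}}(m_p-1).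
\]

\begin{proposition}\label{prop:multiple}
Let $f$ be a germ in three variables of order $d\ge2$ with initial form $g=\prod_{i=1}^r\ell_i^{k_i}$, where the lines $L_i=\{\ell_i=0\}$ are distinct, $k_i\ge1$ and $\sum k_i=d$. Let $A_{\mathrm{red}}=\{L_1,\dots,L_r\}$. Then
\[
\mu(f)\ge(d-1)^3+(d-1)(2d-r)-b(A_{\mathrm{red}}).
\]
\end{proposition}

For $g=x^2$ the bound is $1+3=4$, as found in Section~\ref{sec:small}. For $g=x^3$ it is $8+10=18=\mu(x^3+y^4+z^4)$.

We compute $\mu$ through the Euler characteristic of the Milnor fiber, which can be localized along the exceptional divisor even where the singularities are not isolated. Two tools are needed. The first is a formula of A'Campo, valid without any isolatedness assumption.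

\begin{theorem}[A'Campo \cite{AC}]\label{thm:AC}
Let $f$ be a holomorphic function germ at a point $x$, with $f(x)=0$, and let $\rho$ be a proper modification over a neighborhood of $x$ that is an isomorphism off $f^{-1}(0)$ and such that the divisor of $f\circ\rho$ has normal crossings. Let $S_j\subset\rho^{-1}(x)$ be the set of points where $f\circ\rho=u^j\cdot(\text{unit})$ for a local coordinate $u$. Then the Milnor fiber of $f$ at $x$ has Euler characteristic $\sum_jj\,\chi(S_j)$.
\end{theorem}

In particular this Euler characteristic does not change if $f$ is multiplied by a unit or composed with a local biholomorphism, because the sets $S_j$ depend only on the divisor of $f$.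

The second tool is integration with respect to the Euler characteristic. For a complex algebraic variety $X$ and a closed subvariety $Z$ one has $\chi(X)=\chi(Z)+\chi(X\setminus Z)$, so $\chi$ extends additively to constructible sets. For a constructible function $\psi\colon E\to\mathbb Z$, that is, one with finitely many values and constructible level sets, put $\int_E\psi\,d\chi=\sum_\nu\nu\,\chi(\psi^{-1}(\nu))$; this is linear in $\psi$. If $\phi\colon X\to E$ is a morphism, then $p\mapsto\chi(\phi^{-1}(p))$ is constructible and its integral is $\chi(X)$.

\begin{proof}[Proof of Proposition~\ref{prop:multiple}]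
\emph{Reduction to a general $h$.} Let $h$ be the part of degree $d+1$ of $f$. Consider the conditions
\begin{enumerate}
\item[(i)] $h\ne0$ at the multiple points of $A_{\mathrm{red}}$;
\item[(ii)] $h|_{L_i}$ has $d+1$ distinct zeros, for every $i$.
\end{enumerate}
They define a nonempty Zariski open set of forms that is invariant under scaling. If $H$ lies in this set, then so does $H+s^{-1}h$, hence $h+sH$, for all but finitely many $s\neq0$. By semicontinuity $\mu(f)\ge\mu(f+sH)$ for small $s$, so we may assume (i) and (ii). By Lemma~\ref{lem:jets} we may also replace $f$ by a Taylor polynomial of high degree without changing $g$, $h$ or $\mu$. We show that under (i) and (ii) the bound is an equality.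

\emph{Localization.} Let $\pi$ be the blow-up of $0\in\mathbb C^3$, with exceptional divisor $E=\mathbb P^2$. Let $F$ be the Milnor fiber of $f$ and $F_p$ that of $f\circ\pi$ at $p\in E$. By Hironaka's theorem there is a proper algebraic modification $\sigma$ of the blow-up, an isomorphism off $(f\circ\pi)^{-1}(0)$, such that $f\circ\pi\circ\sigma$ has normal crossings. Let $S_j\subset\sigma^{-1}(E)$ be the locally closed algebraic set where $f\circ\pi\circ\sigma=u^j\cdot(\text{unit})$. Theorem~\ref{thm:AC} for $\pi\circ\sigma$ gives $\chi(F)=\sum_jj\,\chi(S_j)$, and for $\sigma$ over a neighborhood of $p$ it gives $\chi(F_p)=\sum_jj\,\chi(S_j\cap\sigma^{-1}(p))$. Integrating along the morphisms $\sigma\colon S_j\to E$, we obtain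
\begin{equation}\label{eq:integral}
\chi(F)=\int_E\chi(F_p)\,d\chi(p).
\end{equation}

\emph{The local Euler characteristics.} Given $p\in E$, choose linear coordinates with $p=(0{:}0{:}1)$. In the chart $\beta$ of Section~\ref{sec:reduced}, $p$ is the origin and $f\circ\pi=z^d(\hat g+zv)$ with $v=\hat h+z(\cdots)$. Let $\kappa_p=\sum_{L_i\ni p}k_i$.

\emph{Case 1: $p\notin A_{\mathrm{red}}$.} Then $f\circ\pi=z^d\cdot(\text{unit})$, the Milnor fiber of $z^d$ has $d$ contractible components, and $\chi(F_p)=d$.

\emph{Case 2: $p\in A_{\mathrm{red}}$ and $h(p)\ne0$.} Write $m=m_p$, $\kappa=\kappa_p$ and $\hat g=u\,g_0$, where $g_0$ is the product of the factors $\hat\ell_i^{k_i}$ with $p\in L_i$. Then $u$ and $v$ are units, and $g_0$ is homogeneous of degree $\kappa$ in $\xi,\eta$ with $m$ distinct linear factors. With the new coordinate $\hat z=zv/u$ we get $f\circ\pi=(\text{unit})\cdot\hat z^{\,d}(\hat z+g_0)$. The polynomial $P=z^d(z+g_0(\xi,\eta))$ is weighted homogeneous with weights $(1,1,\kappa)$, so $\chi(F_p)=\chi(\{P=1\})$ by (T3). Project $\{P=1\}$ to the $(\xi,\eta)$-plane. The fiber over a point with $g_0=a$ is the set of roots of $z^d(z+a)-1$. The derivative of this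 polynomial is $z^{d-1}((d+1)z+da)$, and $z=0$ is not a root. So a multiple root must be $z=-\frac{d}{d+1}a$, it is then exactly double, and it occurs if and only if
\[
\Bigl(-\frac{d}{d+1}\,a\Bigr)^d\frac{a}{d+1}=1 .
\]
This holds for $d+1$ values of $a$, all nonzero. Over them the fiber has $d$ points, and elsewhere $d+1$. For $a\ne0$ the curve $g_0^{-1}(a)$ is an unramified $\kappa$-sheeted covering of $\mathbb P^1$ minus $m$ points, because a line through the origin on which $g_0\not\equiv0$ meets it in $\kappa$ points; hence $\chi(g_0^{-1}(a))=\kappa(2-m)$. Therefore
\[
\chi(F_p)=(d+1)\chi(\mathbb C^2)-(d+1)\kappa(2-m)=(d+1)\bigl(1-\kappa_p(2-m_p)\bigr).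
\]

\emph{Case 3: $p\in A_{\mathrm{red}}$ and $h(p)=0$.} By (i), $p$ lies on exactly one line $L_i$. Take $L_i=\{\xi=0\}$ and $k=k_i$, so that $\hat g=u\xi^k$ with $u$ a unit. By (ii), $\hat h_\eta(p)\ne0$, so $(\xi u^{1/k},v,z)$ are local coordinates. Renaming them $(\xi,\eta,z)$, we have $f\circ\pi=z^d(\xi^k+z\eta)$, which is weighted homogeneous with weights $(2,k,k)$. The set $\{z^d(\xi^k+z\eta)=1\}$ is the graph of $\eta=(z^{-d}-\xi^k)/z$ over $(\xi,z)\in\mathbb C\times\mathbb C^*$, so $\chi(F_p)=0$.

\emph{The integral.} Let $b=b(A_{\mathrm{red}})$ and let $v_i$ be the number of multiple points on $L_i$. The union of the lines is obtained from $r$ spheres by identifying $m_p$ points at each multiple point, so its Euler characteristic is $2r-b$ and $\chi(E\setminus A_{\mathrm{red}})=3-2r+b$. By (i) and (ii), the points of $L_i$ that are neither multiple points nor zeros of $h$ form a set of Euler characteristic $2-v_i-(d+1)=-(d-1+v_i)$, and there $\chi(F_p)=(d+1)(1-k_i)$ by Case~2 with $m_p=1$. So \eqref{eq:integral} gives $\chi(F)=d(3-2r+b)+(d+1)Q$ with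
\[
Q=\sum_p\bigl(1-\kappa_p(2-m_p)\bigr)+\sum_i(k_i-1)(d-1+v_i),
\]
where $p$ runs over the multiple points. We have $\sum_i(k_i-1)=d-r$ and $\sum_i(k_i-1)v_i=\sum_p(\kappa_p-m_p)$, and
\[
1-\kappa_p(2-m_p)+\kappa_p-m_p=(\kappa_p-1)(m_p-1).
\]
Each line meets the other $r-1$ lines, so $\sum_{p\in L_i}(m_p-1)=r-1$ and $\sum_p\kappa_p(m_p-1)=\sum_ik_i(r-1)=d(r-1)$. Hence
\[
Q=(d-1)(d-r)+d(r-1)-b=d^2-2d+r-b ,
\]
and $\chi(F)=d^3-d^2+d-rd+r-b$. By (T3), $F$ is a bouquet of $2$-spheres, so
\[
\mu=\chi(F)-1=d^3-d^2+d-1-rd+r-b=(d-1)^3+(d-1)(2d-r)-b.\qedhere
\]
\end{proof}

\section{The invariant $b$ of an arrangement}\label{sec:b}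

For a fixed number of lines, $b$ carries the same information as $\tau$. It is the more convenient invariant because it can be compared for arrangements with different numbers of lines, as is needed when lines collide.

\begin{lemma}\label{lem:b}
Let $A$ be an arrangement of $N$ lines.
\begin{enumerate}
\item[(i)] $\tau(A)=N(N-1)-b(A)$.
\item[(ii)] $b$ does not increase when a line is removed.
\item[(iii)] Let $A^{(j)}=(L_1^{(j)},\dots,L_N^{(j)})$, $j\ge1$, be labeled arrangements with the same labeled combinatorics. Suppose that $L_i^{(j)}\to L_i^\infty$ as $j\to\infty$ and that the lines $L_i^\infty$ are distinct, forming a labeled arrangement $A^\infty$. Then $b(A^{(j)})\ge b(A^\infty)$, with equality if and only if $A^\infty$ has the same labeled combinatorics as the $A^{(j)}$.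
\end{enumerate}
\end{lemma}

\begin{proof}
(i) By (T2), $\tau(A)=\sum_p(m_p-1)^2=\sum_pm_p(m_p-1)-b(A)$, and $\sum_pm_p(m_p-1)$ counts the ordered pairs of distinct lines.

(ii) Adding a line $L$ to an arrangement $A'$ raises $m_p-1$ by one at each point of $L$ that lies on a line of $A'$, and changes nothing else.

(iii) First, $m\ge2$ distinct lines have $b\ge m-1$, with equality if and only if they are concurrent. Indeed, the multiple points on any one line $L$ contribute $m-1$ to $b$. If the lines are concurrent there is no other multiple point. If they are not, choose the intersection point of two of the lines and take for $L$ a line not through it; that point contributes at least $1$ more.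

For a multiple point $p$ of $A^\infty$ let $I_p$ be the set of labels of the lines through $p$, and define $I_q$ in the same way for a multiple point $q$ of $A^{(j)}$. The lines with labels in $I_q$ are concurrent in every arrangement of the sequence, and concurrency is a closed condition, so they are concurrent in $A^\infty$. Since the limit lines are distinct, two labels lie in exactly one common $I_p$; hence $I_q$ is contained in exactly one $I_p$, which is determined by any two elements of $I_q$. It follows that the points $q$ with $I_q\subset I_p$ are exactly the multiple points of the subarrangement $\{L_i^{(j)}\}_{i\in I_p}$, with the same multiplicities. So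
\[
b(A^{(j)})=\sum_pb\bigl(\{L_i^{(j)}\}_{i\in I_p}\bigr)\ge\sum_p(|I_p|-1)=b(A^\infty),
\]
with equality if and only if every $I_p$ is concurrent in $A^{(j)}$. As every set concurrent in $A^{(j)}$ is concurrent in $A^\infty$, this means that the labeled combinatorics agree.
\end{proof}

For $N=r=d$, part (i) shows that the bound of Proposition~\ref{prop:multiple} equals $(d-1)^3+\tau(A)$, in agreement with Proposition~\ref{prop:reduced}.

\begin{corollary}\label{cor:b}
A path of arrangements along which $b$ is constant has constant combinatorics.
\end{corollary}

\begin{proof}
Label the lines continuously. If the labeled combinatorics is not locally constant at $t_0$, there are $t_k\to t_0$ at which it differs from the one at $t_0$. There are finitely many labeled combinatorics, so along a subsequence it is one and the same, and Lemma~\ref{lem:b}(iii) gives $b(t_k)>b(t_0)$.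
\end{proof}

In particular, a path has constant combinatorics as soon as the isomorphism type of the combinatorics is the same for all $t$.

\section{Rigidity of the tangent cone}\label{sec:rigid}

The last way of leaving $\mathcal S_d$ is that the lines deform to a curve with nonlinear components. The next lemma shows that this lowers $\tau$. The difficulty is that an $m$-fold point could a priori break up into several singular points of other types whose Milnor numbers still add up to $(m-1)^2$. We exclude a loss of components by computing the Euler characteristic of the curve near the point in two ways.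

\begin{lemma}\label{lem:nosmooth}
Let $g_0$ be a product of $d\geq2$ pairwise non-proportional linear forms and $A=\{g_0=0\}$. There is a neighborhood $W$ of $g_0$ in the space $V$ of forms of degree $d$ such that every $g\in W$ is reduced, and every $g\in W$ with $\tau(\{g=0\})=\tau(A)$ is a product of $d$ pairwise non-proportional linear forms.
\end{lemma}

\begin{proof}
We use Ehresmann's theorem in the following form. Let $K\subset\mathbb P^2$ be a compact domain with smooth boundary and $G_s=(1-s)G_0+sG_1$, $s\in[0,1]$, a segment in $V$. Call $G$ \emph{regular on $K$} if $\nabla G\ne0$ at the points of $\{G=0\}\cap K$ and $\{G=0\}$ is transverse to $\partial K$; this is an open condition on $G$. If all $G_s$ are regular on $K$, then $\{G_0=0\}\cap K$ and $\{G_1=0\}\cap K$ are diffeomorphic, by a diffeomorphism that respects each component of $\partial K$.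

\emph{Choice of $W$.} Choose coordinates with $\operatorname{Sing}A\subset\{z\ne0\}$, and identify $G\in V$ with the polynomial $\hat G(\xi,\eta)=G(\xi,\eta,1)$, so that $z^d$ becomes the constant $1$. Let $\|G\|$ be the maximum of the moduli of the coefficients. For each multiple point $p$ choose a closed round Milnor ball $D_p$ centered at $p$ in the $(\xi,\eta)$-plane, such that the balls are disjoint, $D_p$ meets only the lines through $p$, and $p$ is the only critical point of $\hat g_0$ in $D_p$. Let $O$ be the complement in $\mathbb P^2$ of the interiors of the balls. A line through the center of a ball is transverse to its boundary, so $g_0$ is regular on $O$, and there is $R>0$ such that every $G$ with $\|G-g_0\|<R$ is regular on $O$. Fix $\varepsilon_0\in(0,R/2)$ such that $\{\hat g_0=\varepsilon_0\}\cap D_p$ is the smooth Milnor fiber of $(A,p)$ for every $p$. Let $W$ be a ball around $g_0$, of radius less than $R/2$, so small that for $g\in W$ and all $p$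
\begin{enumerate}
\item[(a)] the critical points of $\hat g$ in $D_p$ have total multiplicity $(m_p-1)^2$, by (T1) and (T2);
\item[(b)] $\hat g-\varepsilon_0$ is regular on $D_p$.
\end{enumerate}
Let $g\in W$ and $C=\{g=0\}$. A multiple component of $g$ would meet the line $z=0$, which lies in $O$, at a point where $\nabla g=0$. So $g$ is reduced, and $\operatorname{Sing}C$ lies in the interiors of the balls. By Ehresmann's theorem on $O$ along the segment from $g_0$ to $g$, the surface $C\cap O$ has $d$ connected components, like $A\cap O$, whose components are spheres minus disjoint discs, and $C\cap\partial D_p$ consists of $m_p$ circles.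

Now assume $\tau(C)=\tau(A)=\sum_p(m_p-1)^2$. The singular points of $C$ in $D_p$ are among the critical points of $\hat g$, so by (a) their Milnor numbers add up to at most $(m_p-1)^2$. As the totals agree, for each $p$
\begin{equation}\label{eq:local}
\sum_{q\in\operatorname{Sing}C\cap D_p}\mu(C,q)=(m_p-1)^2 ,
\end{equation}
and all critical points of $\hat g$ in $D_p$ lie on $C$. Fix $p$, and write $D=D_p$, $m=m_p$, $Y=C\cap D$ and $X_\varepsilon=\{\hat g=\varepsilon\}\cap D$. Below, $q$ runs over $\operatorname{Sing}C\cap D$.

\emph{$Y$ is connected and $\chi(Y)=1$.} By (b) and the convexity of $W$, the surface $X_{\varepsilon_0}$ is diffeomorphic to the Milnor fiber of $(A,p)$. For $0<\varepsilon\le\varepsilon_0$ the polynomial $\hat g-\varepsilon$ is regular on $D$: there is no critical point on the level $\varepsilon$, and transversality to $\partial D$ holds since the distance to $\hat g_0$ is less than $R$. So all these $X_\varepsilon$ are diffeomorphic to that Milnor fiber, a bouquet of $(m-1)^2$ circles; they are connected and $\chi(X_\varepsilon)=1-(m-1)^2$. Choose disjoint Milnor balls $B_q$ for the points $q$ in the interior of $D$, and let $D'$ be $D$ minus the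 interiors of the $B_q$. Since $\hat g$ is regular on $D'$, for small $\varepsilon>0$ the surfaces $X_\varepsilon\cap D'$ and $Y\cap D'$ are diffeomorphic, respecting each $\partial B_q$. Inside $B_q$, the surface $X_\varepsilon$ is the Milnor fiber of $(C,q)$, with $\chi=1-\mu(C,q)$, while $Y\cap B_q$ is contractible. The pieces are glued along circles, which have $\chi=0$. By \eqref{eq:local},
\[
\chi(Y)=\chi(X_\varepsilon)+\sum_q\mu(C,q)=1 .
\]
Suppose that $Y$ is the disjoint union of two nonempty closed sets. Each $Y\cap B_q$ is connected and meets $D'$, so $Y\cap D'$ splits into two nonempty closed parts such that each $Y\cap\partial B_q$ lies in one part. Transporting this splitting to $X_\varepsilon\cap D'$ and adding each $X_\varepsilon\cap B_q$ to the part containing its boundary disconnects $X_\varepsilon$, a contradiction.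

\emph{The normalization.} Let $\tilde C\to C$ be the normalization and $\tilde Y$ the preimage of $Y$. It is a compact oriented surface with $m$ boundary circles. Let $c$ be the number of its components. Each has nonempty boundary, since a closed Riemann surface has no nonconstant holomorphic map to $\mathbb C^2$; so $c\le m$. A component of genus $\gamma$ with $k$ boundary circles has $\chi=2-2\gamma-k$, so $\chi(\tilde Y)\le2c-m$. The space $Y$ is obtained from $\tilde Y$ by identifying the $r_q$ preimages of each $q$, that is, by $\sum_q(r_q-1)$ successive identifications of two points. Each lowers $\chi$ by one and lowers the number of components by at most one. As $Y$ is connected, $\sum_q(r_q-1)\ge c-1$, and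
\[
1=\chi(Y)=\chi(\tilde Y)-\sum_q(r_q-1)\le 2c-m-(c-1)=c-m+1 .
\]
Hence $c=m$, and every component of $\tilde Y$ has exactly one boundary circle.

\emph{Conclusion.} The surface $\tilde C$ is the union of $C\cap O$ and the surfaces $\tilde Y$ for the various $p$, glued along the circles $C\cap\partial D_p$. A piece with one boundary circle is attached to one component of $C\cap O$, so $\tilde C$ has $d$ connected components and $C$ has $d$ irreducible components. A reduced curve of degree $d$ with $d$ irreducible components consists of $d$ distinct lines.
\end{proof}

\begin{proposition}\label{prop:rigid}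
Let $(f_t)_{t\in[0,1]}$ be a $\mu$-equivalence in three variables with $f_0\in\mathcal S_d$. Then $f_t\in\mathcal S_d$ for all $t$, and $t\mapsto A(f_t)$ is a path of arrangements of constant combinatorics.
\end{proposition}

\begin{proof}
By Proposition~\ref{prop:order}, $\operatorname{ord}f_t=d$ for all $t$. Let $g_t\ne0$ and $h_t$ be the parts of degrees $d$ and $d+1$, which are continuous in $t$, and let $C_t=\{g_t=0\}$. Put $\tau_0=\mu(f_t)-(d-1)^3$ and $b_0=d(d-1)-\tau_0$; these numbers do not depend on $t$. Let $\mathcal P$ be the set of $t$ with $f_t\in\mathcal S_d$. It contains $0$. For $t\in\mathcal P$, Proposition~\ref{prop:reduced}(a) and Lemma~\ref{lem:b}(i) give $\tau(C_t)=\tau_0$ and $b(C_t)=b_0$.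

\emph{$\mathcal P$ is closed.} Let $t_k\in\mathcal P$ and $t_k\to t_0$. Write $g_{t_k}=c_k\prod_{i=1}^d\ell_i^{(k)}$ with linear forms of norm $1$. After passing to a subsequence, $\ell_i^{(k)}\to\ell_i^\infty\neq0$ and the labeled combinatorics of $C_{t_k}$ does not depend on $k$. Then $c_k$ converges, and $g_{t_0}=c\prod\ell_i^\infty$ with $c\ne0$ because $g_{t_0}\ne0$; this is where the constancy of the order is used.

Suppose that only $r<d$ of the limit lines are distinct, and let $A_{\mathrm{red}}$ be their set. Choosing one label for each, we obtain subarrangements $A'_k\subset C_{t_k}$ of $r$ lines, with constant labeled combinatorics, that converge to $A_{\mathrm{red}}$. By Lemma~\ref{lem:b}(ii),(iii), $b_0\ge b(A'_k)\ge b(A_{\mathrm{red}})$. Proposition~\ref{prop:multiple} for $f_{t_0}$ and $r<d$ give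
\[
\tau_0\ge(d-1)(2d-r)-b(A_{\mathrm{red}})>d(d-1)-b(A_{\mathrm{red}})\ge d(d-1)-b_0=\tau_0 ,
\]
a contradiction. So $C_{t_0}$ is an arrangement of $d$ lines. Lemma~\ref{lem:b}(iii) gives $b(C_{t_0})\le b_0$, that is, $\tau(C_{t_0})\ge\tau_0$. If $h_{t_0}$ vanished at a singular point of $C_{t_0}$, Proposition~\ref{prop:reduced}(b) would give $\tau_0>\tau(C_{t_0})$. Hence $t_0\in\mathcal P$.

\emph{$\mathcal P$ is open.} Let $t_0\in\mathcal P$ and let $W$ be the neighborhood of $g_{t_0}$ from Lemma~\ref{lem:nosmooth}. For $t$ near $t_0$ we have $g_t\in W$, so $g_t$ is reduced. Also $h_t\neq0$ on $\operatorname{Sing}C_t$, since otherwise a limit of common zeros of $\nabla g_t$ and $h_t$ in $\mathbb P^2$ would be a singular point of $C_{t_0}$ at which $h_{t_0}=0$. Proposition~\ref{prop:reduced}(a) gives $\tau(C_t)=\tau_0=\tau(C_{t_0})$, so $C_t$ is an arrangement of $d$ lines by Lemma~\ref{lem:nosmooth}, and $t\in\mathcal P$.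

Thus $\mathcal P=[0,1]$. The map that sends an unordered $d$-tuple of lines to the class of its equation in $\mathbb P(V)$ is continuous and, by unique factorization, injective on a compact space, hence a homeomorphism onto its image. So $t\mapsto C_t$ is a path of arrangements. Along it $b=b_0$, and Corollary~\ref{cor:b} completes the proof.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:arr}]
Part (i) and the ``only if'' direction of (ii) are Proposition~\ref{prop:rigid}.

\emph{The ``if'' direction of (ii).} By Proposition~\ref{prop:reduced}(a), a continuous family in $\mathcal S_d$ on a common neighborhood $U$, along which the combinatorics of the tangent cone is constant, is a $\mu$-equivalence. All paths below are of this kind. Write $f=g+h+R$ and $f'=g'+h'+R'$ with $R,R'$ of order at least $d+2$. The path $g+h+(1-s)R$ gives $f\sim g+h$, and likewise $f'\sim g'+h'$. Let $A_t$ be a path of constant combinatorics from $A(f)$ to $A(f')$, with continuous labels $L_i(t)$. Lift the paths $L_i(t)$ to continuous paths of linear forms $\ell_i(t)$ with $\prod\ell_i(0)=g$, and put $g_t=\prod\ell_i(t)$. Call a form of degree $d+1$ \emph{admissible at $t$} if it does not vanish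 at any singular point of $A_t$. The forms admissible at $t$ are the complement of finitely many complex hyperplanes, hence a nonempty path connected set. The singular points $L_i(t)\cap L_j(t)$ are continuous in $t$, so a form admissible at $t$ is admissible at nearby parameters. By compactness there are $0=t_0<\dots<t_N=1$ and forms $h_1,\dots,h_N$ with $h_j$ admissible on $[t_{j-1},t_j]$. Put $h_0=h$ and $h_{N+1}=h'$. At each $t_j$ join $g_{t_j}+h_j$ to $g_{t_j}+h_{j+1}$ through admissible forms, and on $[t_{j-1},t_j]$ use $g_t+h_j$. This gives $g+h\sim g_1+h'$. Finally $g_1=\lambda g'$ with $\lambda\in\mathbb C^*$, and a path from $\lambda$ to $1$ in $\mathbb C^*$ gives $g_1+h'\sim g'+h'$.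

\emph{Part (iii).} If $f\sim f'$ with $f'$ real, then $f'\in\mathcal S_d$ by (i), the arrangement $A(f')$ has a real equation and so is invariant under conjugation, and it is joined to $A(f)$ by (ii). Conversely, let $A'$ be a conjugation-invariant arrangement joined to $A(f)$, with reduced equation $g'$. Then $\bar g'=cg'$, and conjugating again gives $|c|=1$. If $\lambda^2=c$, then $\overline{\lambda g'}=\bar\lambda\lambda^2g'=\lambda g'$, so we may take $g'$ real. For each $p\in\operatorname{Sing}A'$ the real linear forms vanishing at $p$ form a proper subspace of $\mathbb R^3$, so some real linear form $\ell$ vanishes at no such $p$. Then $g'+\ell^{d+1}\in\mathcal S_d$ is real, and it is $\mu$-equivalent to $f$ by (ii).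
\end{proof}

\section{An arrangement that cannot be deformed to its conjugate}\label{sec:maclane}

By Theorem~\ref{thm:arr}(ii), it now suffices for $n=3$ to find an arrangement that is not joined to its conjugate by a path of constant combinatorics. We need a continuous invariant that the combinatorics confines to a finite set of non-real numbers. Let $a=e^{i\pi/3}$, so that $a^2-a+1=0$, $a^3=-1$ and $a^{-1}=\bar a$. The \emph{MacLane arrangement} consists of the eight lines $L_i=\{\ell_i=0\}$,
\begin{gather*}
\ell_1=x,\qquad \ell_2=y,\qquad \ell_3=x+ay,\qquad \ell_4=z,\qquad \ell_5=x+y+z,\\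
\ell_6=x+y+a^{-1}z,\qquad \ell_7=x+a^{-1}z,\qquad \ell_8=x+ay+z .
\end{gather*}
They are distinct, since the coefficient vectors have first nonzero entry $1$ and are different.

\begin{lemma}\label{lem:maclane}
The points of multiplicity at least $3$ of $\{L_1,\dots,L_8\}$ are eight triple points, with label sets
\begin{equation}\label{eq:triples}
123,\quad456,\quad147,\quad258,\quad267,\quad348,\quad168,\quad357 .
\end{equation}
The remaining pairs $15,\ 24,\ 36,\ 78$ give double points.
\end{lemma}

The combinatorics is easy to remember from the square
\[
\begin{array}{ccc}
7&2&6\\
5&\cdot&1\\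
3&4&8
\end{array}
\]
The triples \eqref{eq:triples} are the four sides of the square and the four triples formed by a corner and the midpoints of the two sides not containing it; the four pairs are the pairs of opposite entries.

\begin{proof}
Consider the twelve points
\[
\begin{array}{llll}
123\colon(0{:}0{:}1) & 456\colon(1{:}{-1}{:}0) & 147\colon(0{:}1{:}0) & 258\colon(1{:}0{:}{-1})\\
267\colon(1{:}0{:}{-a}) & 348\colon(1{:}a^2{:}0) & 168\colon(0{:}1{:}{-a}) & 357\colon(1{:}a^2{:}{-a})\\
15\colon(0{:}1{:}{-1}) & 24\colon(1{:}0{:}0) & 36\colon(1{:}a^2{:}{-a^2}) & 78\colon(1{:}a{:}{-a}).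
\end{array}
\]
Each lies on the indicated lines. For $\ell_1,\ell_2,\ell_4$ a coordinate vanishes, and the same holds for $\ell_3$ at $123$ and $\ell_7$ at $147$. The value of $\ell_3$ at $348,357,36$ and of $\ell_8$ at $348$ is $1+a^3=0$. The value of $\ell_5$ at $357$, of $\ell_6$ at $36$ and of $\ell_8$ at $78$ is $1-a+a^2=0$. The value of $\ell_8$ at $168$ is $a-a$. In all other cases ($\ell_5$ at $456,258,15$; $\ell_6$ at $456,267,168$; $\ell_7$ at $267,357,78$; $\ell_8$ at $258$) the value is $1-1$. The twelve points are normalized with first nonzero coordinate $1$ and are different. Each label lies in three triples and one pair, which together contain each of the other seven labels once; in the square, the label $3$ lies in $348,357,123,36$, the label $1$ lies in $168,123,147,15$, and the symmetries of the square take care of the other corners and midpoints. So the twelve sets partition the $28$ pairs of labels. If $L_k$ passed through a listed point with label set $I\not\ni k$, then for $i\in I$ the distinct lines $L_i,L_k$ would meet both there and at the different point listed for the pair $\{i,k\}$, which is impossible.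
\end{proof}

\begin{lemma}\label{lem:alpha}
Let $(M_1,\dots,M_8)$ be a labeled arrangement whose concurrent triples are exactly those in \eqref{eq:triples}. There are unique projective coordinates in which $M_1,M_2,M_4,M_5$ are given by $x,\ y,\ z,\ x+y+z$. In them $M_3=\{x+\alpha y=0\}$ with $\alpha^2-\alpha+1=0$, and $M_6,M_7,M_8$ are determined by $\alpha$. The number $\alpha=\alpha(M_1,\dots,M_8)$ depends continuously on the labeled arrangement, and $\alpha(\bar M_1,\dots,\bar M_8)=\overline{\alpha(M_1,\dots,M_8)}$.
\end{lemma}

\begin{proof}
None of $124,125,145,245$ occurs in \eqref{eq:triples}, so $M_1,M_2,M_4,M_5$ form a projective frame of the dual plane. The coordinates therefore exist, are unique, and depend continuously on the four lines. By $123$, the line $M_3$ is in the pencil spanned by $x$ and $y$ and differs from $M_1,M_2$, so it is $x+\alpha y$ with $\alpha\ne0$. By $147$ and $M_7\neq M_4$, the line $M_7$ is $x+c_7z$. By $456$ and $M_6\ne M_4$, the line $M_6$ is $x+y+c_6z$. By $258$ and $M_8\ne M_2$, the line $M_8$ is $x+c_8y+z$. The other four triples give equations. Restricting to $y=0$, the triple $267$ gives $c_6=c_7$. Restricting to $z=0$, the triple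 $348$ gives $c_8=\alpha$. Restricting to $x=0$, the triple $168$ says that $y+c_6z$ and $c_8y+z$ are proportional, so $c_6c_8=1$. The triple $357$ gives
\[
\det\begin{pmatrix}1&\alpha&0\\1&1&1\\1&0&c_7\end{pmatrix}=c_7-\alpha c_7+\alpha=0 .
\]
Hence $c_6=c_7=\alpha^{-1}$, $c_8=\alpha$ and $\alpha^{-1}-1+\alpha=0$. If a projective transformation takes the $M_i$ to this normal form, the conjugate transformation takes the $\bar M_i$ to the conjugate normal form, in which $x,y,z,x+y+z$ are unchanged and $\alpha$ is replaced by $\bar\alpha$.
\end{proof}

The number $\alpha$ is a cross-ratio in the pencil through the point $123$: the line joining $123$ to $456$ is $x+y=0$, and if $x',y'$ are any equations of $M_1,M_2$ such that $x'+y'$ defines this line, then $M_3=\{x'+\alpha y'=0\}$. Four concurrent lines alone have a cross-ratio that moves freely in the connected set $\mathbb C\setminus\{0,1\}$; here the incidences pin it to $a$ or $\bar a$.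

The invariant $\alpha$ depends on the labels, and the MacLane arrangement by itself does not give a counterexample.

\begin{remark}\label{rem:sym}
The reflection of the square in the diagonal through $3$ and $6$ is the permutation $\sigma=(12)(45)(78)$, which preserves \eqref{eq:triples}. For $M_i=L_{\sigma(i)}$ the points $123$ and $456$ are unchanged, $x'=y$, $y'=x$, and $x+ay$ is proportional to $x'+a^{-1}y'$; so $\alpha(M_1,\dots,M_8)=\bar a=\alpha(\bar L_1,\dots,\bar L_8)$. By Lemma~\ref{lem:alpha} a projective transformation takes $L_{\sigma(i)}$ to $\bar L_i$ for all $i$. As the projective group is connected, the MacLane arrangement is joined to its conjugate by a path of constant combinatorics.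
\end{remark}

We therefore add lines that destroy the symmetries. It is enough to mark two of the eight lines.

\begin{lemma}\label{lem:perm}
A permutation of $\{1,\dots,8\}$ that preserves the set of triples \eqref{eq:triples} and fixes $1$ and $2$ is the identity.
\end{lemma}

\begin{proof}
It fixes $3$, because $123$ is the only triple containing $1$ and $2$. It preserves the set of pairs $15,24,36,78$ that lie in no triple, so it fixes $5$, $4$ and $6$. It fixes $7$ because of $147$, and hence also $8$.
\end{proof}

We mark $L_1$ and $L_2$ by points whose multiplicities, $4$ and $5$, differ from each other and from those already present. Choose $q_1\in L_1$ and $q_2\in L_2$, each on no other line among $L_1,\dots,L_8$. Add, one at a time, three lines through $q_1$ and then four lines through $q_2$. Each new line, drawn through $q_i$, is chosen to avoid the other point $q_j$ and all intersection points other than $q_i$ of the lines already present; this excludes finitely many lines of the pencil, among them the lines already present. Apart from $q_i$, a new line creates only double points, which the later lines avoid. We obtain an arrangement $A=\{L_1,\dots,L_{15}\}$ whose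 points of multiplicity at least $3$ are the eight triple points of Lemma~\ref{lem:maclane}, the point $q_1$ of multiplicity $4$, and the point $q_2$ of multiplicity $5$.

\begin{lemma}\label{lem:aut}
Every permutation $\sigma$ of $\{1,\dots,15\}$ that preserves the labeled combinatorics of $A$ fixes $1,\dots,8$.
\end{lemma}

\begin{proof}
The permutation $\sigma$ permutes the maximal concurrent sets of labels and preserves their sizes. So it preserves the set of lines through $q_1$ and the set of lines through $q_2$. Among the lines through $q_1$ only $L_1$ contains another point of multiplicity at least $3$, so $\sigma(1)=1$; among the lines through $q_2$ only $L_2$ does, so $\sigma(2)=2$. The added lines are the remaining lines through $q_1$ or $q_2$, so $\sigma$ permutes $1,\dots,8$ and preserves their concurrent triples. Lemma~\ref{lem:perm} applies.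
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main} for $n=3$]
Let $g$ be a product of $15$ linear forms defining $A$, let $\ell$ be a linear form that vanishes at no point of $\operatorname{Sing}A$, and put
\[
f_3=g+\ell^{16}\in\mathcal S_{15}.
\]
Of the $105$ pairs of lines, $8\cdot3$ meet at triple points, $6$ at $q_1$ and $10$ at $q_2$, so there are $65$ double points. Hence $\tau(A)=8\cdot4+9+16+65=122$, and Proposition~\ref{prop:reduced}(a) gives $\mu(f_3)=14^3+122=2866$.

Suppose that $f_3\sim\bar f_3$. Proposition~\ref{prop:rigid} gives continuous lines $L_i(t)$, $1\le i\le15$, with $L_i(0)=L_i$, constant labeled combinatorics, and $L_i(1)=\bar L_{\sigma(i)}$ for a permutation $\sigma$. Conjugation preserves concurrency, so a set $I$ of labels is concurrent in $A$ if and only if $\sigma(I)$ is. By Lemma~\ref{lem:aut}, $L_i(1)=\bar L_i$ for $i\le8$. By Lemma~\ref{lem:alpha} the function $t\mapsto\alpha(L_1(t),\dots,L_8(t))$ is continuous with values in $\{a,\bar a\}$, hence constant. But it equals $a$ at $t=0$ and $\bar a\ne a$ at $t=1$.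
\end{proof}

\section{Adding squares}\label{sec:squares}

For $n\ge4$ we take $f_n=f_3+w_1^2+\dots+w_{n-3}^2$ and show that a $\mu$-equivalence in $n$ variables descends to three variables. Two germs $f,f'$ are \emph{right equivalent} if $f'=f\circ\Phi$ for a biholomorphism germ $\Phi$ of $(\mathbb C^n,0)$. We recall the \emph{splitting lemma} \cite[Theorem I.2.47]{GLS}: a germ of corank $c$ in $n$ variables is right equivalent to $\rho(u_1,\dots,u_c)+w_1^2+\dots+w_{n-c}^2$ with $\operatorname{ord}\rho\ge3$, and the \emph{residual germ} $\rho$ is unique up to right equivalence. Adding squares of new variables does not change $\mu$, since $J(\rho+\sum w_j^2)=(J(\rho),w)$.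

\begin{lemma}\label{lem:right}
Right equivalent germs are $\mu$-equivalent.
\end{lemma}

\begin{proof}
Let $f'=f\circ\Phi$. Put $\Phi_s(x)=\Phi(sx)/s$ for $0<s\le1$ and $\Phi_0=d\Phi(0)$. On a small ball $|\Phi_s(x)-\Phi_0(x)|\le Cs|x|^2$, so $\Phi_s(x)$ is jointly continuous, and on a smaller ball all $\Phi_s$ take values in the domain of $f$. Each $\Phi_s$ fixes $0$ and has the invertible derivative $d\Phi(0)$ there, so $\mu(f\circ\Phi_s)=\mu(f)$ and $f\circ\Phi\sim f\circ d\Phi(0)$. A path from $d\Phi(0)$ to the identity in the connected group $GL_n(\mathbb C)$ gives $f\circ d\Phi(0)\sim f$.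
\end{proof}

The splitting lemma treats one germ at a time, and it does not say that the residual germs depend continuously on $t$ or that their number of variables is constant. The next lemma supplies both facts locally in $t$. Since the family is only continuous in $t$, we solve the implicit equation by an explicit contraction.

\begin{lemma}\label{lem:residual}
Let $(F_t)_{t\in[0,1]}$ be a $\mu$-equivalence in $n$ variables with $\mu>1$, let $t_0\in[0,1]$, and let $c$ be the corank of $F_{t_0}$. Then $c\geq1$, and there are a closed interval $I\subset[0,1]$ that is a neighborhood of $t_0$ in $[0,1]$ and a $\mu$-equivalence $(\rho_t)_{t\in I}$ in $c$ variables such that, for all $t\in I$, the germ $F_t$ has corank $c$ and residual germ $\rho_t$.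
\end{lemma}

\begin{proof}
Corank $0$ would give $J=\mathfrak m$ and $\mu=1$, so $c\ge1$. Choose linear coordinates $(u,w)\in\mathbb C^c\times\mathbb C^{n-c}$ in which the quadratic part of $F_{t_0}$ is $\sum w_j^2$; if $c=n$ there are no variables $w$ and $\rho_t=F_t$ below. Put
\[
\Theta_{t,u}(w)=w-\tfrac12\,\partial_wF_t(u,w).
\]
Then $\partial_w\Theta_{t,u}(w)=\mathrm{Id}-\frac12\partial_w^2F_t(u,w)$ vanishes at $(t_0,0,0)$, and $\Theta_{t_0,0}(0)=0$. By the joint continuity of the derivatives we can choose $r'>0$, and then $r>0$ and $I$, such that $\|\partial_w\Theta_{t,u}(w)\|\le\frac12$ and $|\Theta_{t,u}(0)|<r'/2$ for $|u|\le r$, $|w|\le r'$, $t\in I$. Then $\Theta_{t,u}$ maps the ball $|w|\le r'$ into itself and contracts distances by the factor $\frac12$. Its fixed point $W_t(u)$ is the uniform limit of the iterates $\Theta_{t,u}^k(0)$, so it is jointly continuous in $(t,u)$ and holomorphic in $u$. It is the unique solution of $\partial_wF_t(u,w)=0$ in the ball, so $W_t(0)=0$. The bound on $\partial_w\Theta$ also shows that $\partial_w^2F_t$ is invertible there.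

Put $\rho_t(u)=F_t(u,W_t(u))$. Then $\rho_t(0)=0$, and $\partial_u\rho_t=(\partial_uF_t)(u,W_t(u))$ by the chain rule, because $\partial_wF_t$ vanishes on the graph of $W_t$; in particular $0$ is a critical point of $\rho_t$. We can write $\partial_wF_t(u,w)=M(u,w)(w-W_t(u))$ with a holomorphic matrix $M$ and $M(0,0)=\partial_w^2F_t(0,0)$ invertible, so the components of $\partial_wF_t$ generate the ideal of the graph. Hence $\mathcal O_n/J(F_t)\cong\mathcal O_c/J(\rho_t)$, and $(\rho_t)_{t\in I}$ is a $\mu$-equivalence.

For fixed $t$, the function $G(u,w)=F_t(u,W_t(u)+w)-\rho_t(u)$ satisfies $G(u,0)=0$ and $\partial_wG(u,0)=0$, and $\partial_w^2G(0,0)$ is invertible. By the Morse lemma with parameters there are coordinates $(u,w')$ in which $G=\sum w_j'^2$. So $F_t$ is right equivalent to $\rho_t+\sum w_j^2$, and $F_t$ and $\rho_t$ have the same corank. At $t_0$ this corank is $c$, the number of variables of $\rho_{t_0}$, so $\operatorname{ord}\rho_{t_0}\ge3$. By Proposition~\ref{prop:order}, $\operatorname{ord}\rho_t\ge3$ for all $t\in I$, so $F_t$ has corank $c$ and $\rho_t$ is its residual germ.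
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main} for $n\ge4$]
The germ $f_n=f_3(x,y,z)+w_1^2+\dots+w_{n-3}^2$ has $\mu=2866$, corank $3$ and residual germ $f_3$, since $\operatorname{ord}f_3=15$. Its conjugate has residual germ $\bar f_3$. Suppose that $(F_t)$ is a $\mu$-equivalence from $f_n$ to $\bar f_n$. By Lemma~\ref{lem:residual} the corank of $F_t$ is locally constant, hence equal to $3$. By compactness, $[0,1]$ is a union of finitely many consecutive closed intervals, on each of which there is a $\mu$-equivalence $(\rho_t)$ of residual germs in three variables. At a common endpoint of two intervals the two residual germs are right equivalent by the uniqueness in the splitting lemma, hence $\mu$-equivalent by Lemma~\ref{lem:right}. For the same reason the residual germs at $t=0$ and $t=1$ are $\mu$-equivalent to $f_3$ and $\bar f_3$. Chaining these equivalences gives $f_3\sim\bar f_3$, which contradicts the case $n=3$.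
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:corank}]
Let $f$ have corank at most $2$. If $n=1$, then $f=x^ku$ with $u$ a unit, so $f=(xu^{1/k})^k$ is right equivalent to $x^k$, and Lemma~\ref{lem:right} applies. If $n\ge2$, the splitting lemma shows that $f$ is right equivalent to $\rho(x_1,x_2)+x_3^2+\dots+x_n^2$, where $\rho$ is a germ in two variables, namely the residual germ plus $2-c$ squares if $f$ has corank $c$. By the known case $n=2$ there is a $\mu$-equivalence from $\rho$ to a real germ $\rho'$. Adding $x_3^2+\dots+x_n^2$ to it gives a $\mu$-equivalence in $n$ variables, so by Lemma~\ref{lem:right} $f\sim\rho'+x_3^2+\dots+x_n^2$, which is real. Finally, $f_3$ has zero Hessian, so it has corank $3$, and so does $f_n$ for $n\ge4$.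
\end{proof}

\begin{thebibliography}{9}

\bibitem{AC}
A'Campo, \emph{La fonction z\^eta d'une monodromie}, Comment. Math. Helv. 50 (1975).

\bibitem{BP}
J. Fern\'andez de Bobadilla, T. Pe{\l}ka, \emph{Symplectic monodromy at radius zero and equimultiplicity of $\mu$-constant families}, Ann. of Math. 200 (2024), 153--299.

\bibitem{GLS}
Greuel, Lossen, Shustin, \emph{Introduction to Singularities and Deformations}.

\bibitem{Mumford}
Mumford, \emph{Abelian Varieties}.

\end{thebibliography}
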